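\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Positivity of equivariant multiplicities and of opposite Schubert classes for Kac--Moody algebras}


\begin{abstract}
Let $W$ be the Weyl group of a Kac--Moody algebra and let $Q_W$ be the smash product of $W$ with the field of rational functions on the Cartan subalgebra. The coefficients $c_{w,v}$ and $d_{v,w}$ that relate the basis $\{\delta_w\}$ of $Q_W$ to the basis $\{x_w\}$ of products of divided differences are, up to sign, products of positive real roots or of their inverses, times polynomials $c'_{w,v}$, $d'_{v,w}$ with integer coefficients. We prove the conjecture that these polynomials have nonnegative coefficients in the simple roots. More precisely, each is a nonnegative integral combination of squarefree products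 of explicitly given positive real roots. The proof identifies $c_{w,v}$ with an equivariant multiplicity of a Schubert variety and $d_{v,w}$ with the equivariant class of the intersection of an opposite Schubert set with a Bruhat cell. Both are then computed by successive hyperplane sections.
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection{Two families of coefficients}
Let $\mathfrak g$ be a Kac--Moody algebra with Cartan subalgebra $\mathfrak h$, linearly independent simple roots $\alpha_1,\dots,\alpha_r\in\mathfrak h^*$, simple coroots $\alpha_i^\vee$, Weyl group $W=\langle s_1,\dots,s_r\rangle$, length function $\ell(\cdot)$ and Bruhat order $\le$. Let $\Delta_{re}^+$ be the set of positive real roots and $s_\beta\in W$ the reflection attached to $\beta\in\Delta_{re}^+$. Let $Q$ be the quotient field of $S=S(\mathfrak h^*)$. Write $\mathbb Z[\alpha]$ for the polynomial ring over $\mathbb Z$ in $\alpha_1,\dots,\alpha_r$ and $\mathbb Z_+[\alpha]$ for the set of polynomials in it whose coefficients are all nonnegative.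

Let $Q_W$ be the smash product of $Q$ with the group algebra of $W$: the free left $Q$-module with basis $\{\delta_w\}_{w\in W}$ and product $(p\,\delta_v)(q\,\delta_w)=p\,(vq)\,\delta_{vw}$. It acts on $Q$, and the element
\[
x_i=\alpha_i^{-1}(\delta_{s_i}-\delta_e)
\]
acts as the divided difference $f\mapsto (s_if-f)/\alpha_i$. For a reduced decomposition $w=s_{i_1}\cdots s_{i_n}$ put $x_w=x_{i_1}\cdots x_{i_n}$; this does not depend on the decomposition. Expanding one basis in the other defines $c_{w,v}\in Q$ and $d_{v,w}\in S$: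
\[
x_w=\sum_{v}c_{w,v}\,\delta_v ,\qquad \delta_w=\sum_v d_{v,w}\,x_v ,
\]
and both coefficients vanish unless $v\le w$. For $v\le w$ put
\[
S(w,v)=\{\beta\in\Delta_{re}^+: s_\beta v\le w\},\qquad \hat S(w,v)=\{\beta\in\Delta_{re}^+: v\not\le s_\beta w\}.
\]
By \cite[Proposition 11.1.19 and Exercise 11.1.E.4]{Kumar}, for all $v\le w$ there are nonzero homogeneous polynomials $c'_{w,v},d'_{v,w}\in\mathbb Z[\alpha]$, of degrees $\#S(w,v)-\ell(w)$ and $\ell(v)-\#\hat S(w,v)$, with
\begin{equation}\label{eq:factor}
c_{w,v}=(-1)^{\ell(w)-\ell(v)}\,c'_{w,v}\prod_{\beta\in S(w,v)}\beta^{-1},\qquad d_{v,w}=d'_{v,w}\prod_{\beta\in\hat S(w,v)}\beta .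
\end{equation}

\medskip\noindent\textbf{Conjecture.} \emph{$c'_{w,v},d'_{v,w}\in\mathbb Z_+[\alpha]$ for all $v\le w$.}

\medskip
We prove this conjecture.

\subsection{What small cases show}
Two formulas make the coefficients computable. Since
\[
x_i=(-\alpha_i)^{-1}\delta_e+(-s_i\alpha_i)^{-1}\delta_{s_i},
\]
expanding $x_{i_1}\cdots x_{i_n}$ for a reduced word of $w$ gives
\begin{equation}\label{eq:subword}
c_{w,v}=\sum_{\varepsilon\in\{0,1\}^n:\ \sigma_1\cdots\sigma_n=v}\ \prod_{j=1}^n\bigl(-\sigma_1\cdots\sigma_j\alpha_{i_j}\bigr)^{-1},\qquad \sigma_j=s_{i_j}^{\varepsilon_j}.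
\end{equation}
On the other side, a direct computation gives $x_i^2=0$, so $x_ux_i$ equals $x_{us_i}$ if $us_i>u$ and $0$ otherwise. From $\delta_{s_i}=1+\alpha_ix_i$ we get $\delta_{ws_i}=\delta_w\delta_{s_i}=\delta_w+(w\alpha_i)\,\delta_wx_i$. Comparing coefficients of $x_v$, we obtain: $d_{v,e}$ is $1$ if $v=e$ and $0$ otherwise, and
\begin{equation}\label{eq:rec}
d_{v,ws_i}=\begin{cases}d_{v,w}&\text{if }vs_i>v,\\ d_{v,w}+(w\alpha_i)\,d_{vs_i,w}&\text{if }vs_i<v.\end{cases}
\end{equation}

For $w=s_i$ this gives $c_{s_i,e}=-\alpha_i^{-1}$, $c_{s_i,s_i}=\alpha_i^{-1}$, $d_{e,s_i}=1$, $d_{s_i,s_i}=\alpha_i$, and all the primed polynomials are $1$. The next case already shows cancellation.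

\begin{example}\label{ex:ranktwo}
Let $w=s_1s_2s_1$ have length $3$, and put $a=-\langle\alpha_2,\alpha_1^\vee\rangle$, $b=-\langle\alpha_1,\alpha_2^\vee\rangle$; both are positive, since $s_1$ and $s_2$ do not commute. In \eqref{eq:subword} for $v=e$ the choices $\varepsilon=(0,0,0)$ and $(1,0,1)$ contribute:
\[
c_{w,e}=-\frac1{\alpha_1^2\alpha_2}+\frac1{\alpha_1^2\,(s_1\alpha_2)}=\frac{\alpha_2-s_1\alpha_2}{\alpha_1^2\,\alpha_2\,(s_1\alpha_2)}=-\frac{a}{\alpha_1\,\alpha_2\,(s_1\alpha_2)} .
\]
The reflections $\le w$ are $s_1$, $s_2$ and $w=s_{s_1\alpha_2}$, so $S(w,e)=\{\alpha_1,\alpha_2,s_1\alpha_2\}$ and $c'_{w,e}=a$. By \eqref{eq:rec}, $d_{s_1,w}=\alpha_1+s_1s_2\alpha_1=\alpha_1+s_1(\alpha_1+b\alpha_2)=b\,(s_1\alpha_2)$. Here $\hat S(w,s_1)=\{s_1\alpha_2\}$ and $d'_{s_1,w}=b$.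
\end{example}

In both formulas positivity is not visible. The summands of \eqref{eq:subword} have both signs. As for $d_{v,w}$, if $ws_i>w$ then $w\alpha_i$ is a positive root, so \eqref{eq:rec} and induction give $d_{v,w}\in\mathbb Z_+[\alpha]$. But we must divide by $\prod_{\hat S(w,v)}\beta$, and division by a sum of simple roots can destroy positivity, as in $(\alpha_1^3+\alpha_2^3)/(\alpha_1+\alpha_2)=\alpha_1^2-\alpha_1\alpha_2+\alpha_2^2$.

\subsection{The theorem}
For $u\in W$ put
\[
I(u)=\{\beta\in\Delta_{re}^+:u^{-1}\beta<0\}=\{\beta\in\Delta_{re}^+:s_\beta u<u\},\qquad \#I(u)=\ell(u).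
\]
If $\beta\in I(v)$, then $s_\beta v<v\le w$; so $I(v)\subset S(w,v)$. Put
\[
S^+(w,v)=S(w,v)\setminus I(v)=\{\beta: v<s_\beta v\le w\},\qquad K(w,v)=\{\beta: v\le s_\beta w<w\}\subset I(w).
\]
If $\beta\in\Delta_{re}^+\setminus I(w)$, then $s_\beta w>w\ge v$, so $\beta\notin\hat S(w,v)$. Hence
\begin{equation}\label{eq:hatS}
\hat S(w,v)=I(w)\setminus K(w,v).
\end{equation}

\begin{theorem}\label{thm:main}
For every Kac--Moody algebra and all $v\le w$ there are integers $m_J,n_J\ge0$ with
\[
c'_{w,v}=\sum_{\substack{J\subset S^+(w,v)\\ \#J=\#S(w,v)-\ell(w)}}m_J\prod_{\beta\in J}\beta,\qquad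
d'_{v,w}=\sum_{\substack{J\subset K(w,v)\\ \#J=\ell(v)-\#\hat S(w,v)}}n_J\prod_{\beta\in J}\beta .
\]
In particular $c'_{w,v},d'_{v,w}\in\mathbb Z_+[\alpha]$.
\end{theorem}

The last sentence follows because positive real roots are nonnegative integral combinations of the $\alpha_i$. The proof does not use the factorizations \eqref{eq:factor}; it derives them again, starting from \eqref{eq:subword} and \eqref{eq:rec}.

\subsection{The idea}
Let $T$ be the torus of a group attached to $\mathfrak g$. The element $w$ has a Schubert variety $X_w$ with open cell $C_w$, and $v$ has an opposite Schubert set $X^v$. By a \emph{cone} we mean a closed $T$-stable subset of a $T$-module on which some one-parameter subgroup of $T$ contracts everything to the origin, the vertex. We shall see that $c_{w,v}$ is the equivariant multiplicity of $X_w$ at the fixed point $v$, that is, the class of a cone divided by the product of the weights of the ambient module, and that $d_{v,w}$ is the equivariant class of the cone $X^v\cap C_w$ in the $T$-module $C_w$.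

Suppose that some coordinate hyperplanes together meet a cone only in its vertex. Slicing with them one after the other writes the class of the cone, up to the product of the remaining weights, as a nonnegative combination of products of their weights (Lemma~\ref{lem:slice}). Which hyperplanes are needed is dictated by the one-dimensional $T$-orbits in the cone (Lemma~\ref{lem:curve}), and these are governed by $S(w,v)$ in the first case and by $K(w,v)$ in the second. In the second case all weights are positive roots. In the first case they are positive and negative roots, and one has to show in addition that the positive ones do not enter.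

Section~\ref{sec:example} shows this in an example, Section~\ref{sec:cones} contains the two lemmas on cones, and Section~\ref{sec:flag} recalls flag varieties. Section~\ref{sec:c} treats $c'_{w,v}$. Sections~\ref{sec:opposite}--\ref{sec:d} treat $d'_{v,w}$; there the work lies in showing that $X^v\cap C_w$ has the right dimension and class.

\section{Two quadric cones}\label{sec:example}

Take type $A_3$, $w=s_2s_1s_3s_2$ and $v=s_2$.

\emph{Algebra.} In \eqref{eq:subword} only $\varepsilon=(1,0,0,0)$ and $(0,0,0,1)$ have product $s_2$, and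
\begin{align*}
c_{w,v}&=\frac1{\alpha_2^2(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)}-\frac1{\alpha_2^2\,\alpha_1\alpha_3}
=\frac{\alpha_1\alpha_3-(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)}{\alpha_2^2\,\alpha_1\alpha_3(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)}\\
&=-\frac{\alpha_1+\alpha_2+\alpha_3}{\alpha_2\cdot\alpha_1\,\alpha_3\,(\alpha_1+\alpha_2)(\alpha_2+\alpha_3)} .
\end{align*}
The elements $s_\beta s_2$ for $\beta=\alpha_2,\ \alpha_1,\ \alpha_3,\ \alpha_1+\alpha_2,\ \alpha_2+\alpha_3$ are $e,\ s_1s_2,\ s_3s_2,\ s_2s_1,\ s_2s_3$, all $\le w$, while for the highest root $s_\beta s_2$ is the longest element. So $S(w,v)$ consists of these five roots, $I(v)=\{\alpha_2\}$, and $c'_{w,v}=\alpha_1+\alpha_2+\alpha_3$. By \eqref{eq:rec}, applied along $e,s_2,s_2s_1,s_2s_1s_3,w$, we get $d_{v,w}=\alpha_2+s_2s_1s_3\alpha_2=\alpha_1+2\alpha_2+\alpha_3$. For $\beta\in I(w)$ the element $s_\beta w$ arises from $s_2s_1s_3s_2$ by deleting one letter. An $s_2$ always remains, so $\hat S(w,v)=\emptyset$ and $d'_{v,w}=d_{v,w}$.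

\emph{Geometry of $c_{w,v}$.} Let $T$ be the diagonal torus of $GL_4$, $\alpha_j=\epsilon_j-\epsilon_{j+1}$, $E_j=\langle e_1,\dots,e_j\rangle$. To $u\in S_4$ belongs the fixed flag with $F_j=\langle e_{u(1)},\dots,e_{u(j)}\rangle$; here $w=3412$. The conditions $F_1\subset E_3$, $E_1\subset F_3$ on a flag are closed and stable under upper triangular matrices, so they define a union of Schubert varieties. The flag $u$ satisfies them iff $u(1)\ne4$ and $u(4)\ne1$, and $w$ is the only such $u$ of length $\ge4$. Hence this union consists of $X_w$, of dimension $4$, and possibly Schubert varieties of smaller dimension. Near $v$ write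
\[
F_1=\langle e_1+ae_2+be_3+ce_4\rangle,\quad F_3=\ker(pe_1^*+qe_2^*+re_3^*+e_4^*),\quad F_2=F_1+\langle e_3+ze_2+ye_4\rangle .
\]
The two conditions say $c=0$ and $p=0$; then $F_1\subset F_3$ becomes $aq+br=0$, and $y$ is determined by $F_2\subset F_3$. So near $v$ the conditions define
\[
Y=\{aq+br=0\}\subset\mathbb C^5\ni(a,b,q,r,z),
\]
which is irreducible of dimension $4$ and hence equal to $X_w$ there. The weights of $a,b,q,r,z$ are
\[
-\alpha_1,\quad-(\alpha_1+\alpha_2),\quad-(\alpha_2+\alpha_3),\quad-\alpha_3,\quad\alpha_2 .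
\]
The class of $Y$ is the weight of its equation, $-(\alpha_1+\alpha_2+\alpha_3)$. Divided by the product of the five weights it is exactly the $c_{w,v}$ computed above. (This quotient does not depend on the ambient module: a further coordinate that vanishes on $Y$ multiplies both the class and the product of weights by its weight.)

To obtain the class by slicing, first cut with $z=0$: this removes a factor $\mathbb C$ and does not change the class. Then cut with $a=0$. The section is $\{br=0\}=\{b=0\}+\{r=0\}$ in the space with coordinates $b,q,r$, with class $-(\alpha_1+\alpha_2)-\alpha_3$. The five coordinate axes are the $T$-stable curves in $Y$ through $v$. The axis of $z$ has a positive weight, the other four have negative weights. A definite sign results only because the weight of $z$ does not enter; in general this needs an argument (Lemma~\ref{lem:sliceX}).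

\emph{Geometry of $d_{v,w}$.} A flag in $C_w$ is determined by its plane $F_2$, spanned by the rows of
\[
\begin{pmatrix}x&y&1&0\\ z&t&0&1\end{pmatrix},
\]
through $F_1=F_2\cap E_3$, $F_3=F_2+E_1$. The weights of $x,y,z,t$ are the elements $\alpha_1+\alpha_2$, $\alpha_2$, $\alpha_1+\alpha_2+\alpha_3$, $\alpha_2+\alpha_3$ of $I(w)$. The set $X^v$ is the union of the orbits of the flags $u\ge s_2$, i.e.\ $u\{1,2\}\neq\{1,2\}$, under lower unitriangular matrices. These matrices preserve $\langle e_3,e_4\rangle$, so $X^v$ is given by $F_2\cap\langle e_3,e_4\rangle\ne0$. Hence $X^v\cap C_w=\{xt-yz=0\}$, with class $\alpha_1+2\alpha_2+\alpha_3=d_{v,w}$. Cutting with $y=0$ gives it as $(\alpha_1+\alpha_2)+(\alpha_2+\alpha_3)$.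

\section{Classes of cones}\label{sec:cones}

\subsection{Equivariant Chow groups}
Let $T$ be a complex torus with character group $X(T)$ and $S_{\mathbb Z}=\operatorname{Sym}X(T)$. For a $T$-variety $Y$ let $A^T_*(Y)$ be its equivariant Chow group \cite{EG1}, an $S_{\mathbb Z}$-module. A $T$-stable cycle on $Y$ has a class in $A^T_*(Y)$. Proper push-forward, flat pull-back and in particular restriction to open $T$-stable sets are $S_{\mathbb Z}$-linear and compatible with each other. We use the following.

\begin{itemize}
\item[(E1)] If $V$ is a $T$-variety isomorphic to a $T$-module, then $A^T_*(V)=S_{\mathbb Z}[V]$ is free of rank one. For a $T$-stable cycle $Y$ on $V$ we write $[Y]_V\in S_{\mathbb Z}$ for the coefficient, so that $[Y]=[Y]_V\,[V]$. A flat equivariant map $V'\to V$ between two such varieties pulls $f[V]$ back to $f[V']$.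
\item[(E2)] If $Y$ is an integral $T$-variety and $f\ne0$ a regular function on it with $f(ty)=\chi(t)f(y)$, then $f$ is an equivariant section of the trivial line bundle with character $\chi$, and $[\operatorname{div}f]=\chi\,[Y]$. Hence a coordinate hyperplane of weight $\chi$ in a $T$-module $V$ has class $\chi$, and $[\{0\}]_V$ is the product of the weights of $V$.
\item[(E3)] If $D\subset Y$ is closed and $T$-stable, then $A^T_*(D)\to A^T_*(Y)\to A^T_*(Y\setminus D)\to0$ is exact.
\item[(E4)] Let $Z$ be a smooth complete $T$-variety with finitely many fixed points, and let $e_x$ be the product of the tangent weights at $x\in Z^T$. After tensoring with $\mathbb Q$ and inverting the nonzero characters, $[Z]=\sum_{x\in Z^T}e_x^{-1}[x]$ \cite[Theorem 2]{EG2}.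
\end{itemize}

\subsection{Slicing}
In this section $V$ is a $T$-module with coordinates $z_1,\dots,z_N$, $z_j(tm)=\chi_j(t)z_j(m)$, and $\eta$ is a cocharacter with $\langle\chi_j,\eta\rangle>0$ for all $j$. As $\lim_{t\to0}\eta(t)m=0$ for all $m\in V$, \emph{every nonempty closed $T$-stable subset of $V$ contains $0$}.

\begin{lemma}\label{lem:slice}
Let $Y$ be an effective $T$-stable cycle on $V$, pure of dimension $n$, whose support satisfies $|Y|\cap\{z_1=\dots=z_k=0\}\subset\{0\}$.
\begin{itemize}
\item[(a)] There are integers $m_J\ge0$ with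
\[
[Y]_V=\Bigl(\prod_{j>k}\chi_j\Bigr)\sum_{J\subset\{1,\dots,k\},\ \#J=k-n}m_J\prod_{j\in J}\chi_j .
\]
\item[(b)] If moreover $\dim\bigl(|Y|\cap\{z_1=\dots=z_{k_0}=0\}\bigr)\le n-k_0$ for some $k_0\le k$, one may take $m_J=0$ unless $J\subset\{k_0+1,\dots,k\}$.
\end{itemize}
\end{lemma}

Condition (b) says that the first $k_0$ sections are proper. It cannot be dropped: for $Y=\{z_1=0\}\subset\mathbb C^2$, $k=2$, $k_0=1$ the class is $\chi_1$, in general not a multiple of $\chi_2$.

\begin{proof}
We may assume $Y\ne0$. Since $T$ is connected, the components of $|Y|$ are $T$-stable, so they contain $0$.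

(a) We use induction on $k$. If $k=0$, then $|Y|=\{0\}$, $n=0$, $Y=m[0]$ and $[Y]_V=m\prod_j\chi_j$. Let $k\ge1$, put $H=\{z_1=0\}$ and write $Y=Y_1+Y_2$, where $Y_1$ collects the components contained in $H$. For a cycle $D$ on $H$, push-forward gives $[D]_V=\chi_1[D]_H$. Let $D=\operatorname{div}(z_1|_{Y_2})$, an effective $T$-stable cycle on $H$ which is zero or pure of dimension $n-1$. (If $n=0$, then $|Y|=\{0\}\subset H$, so $Y_2=0$ and $D=0$.) By (E2), $\chi_1[Y_2]_V=[D]_V=\chi_1[D]_H$. Since $\chi_1\ne0$ and $S_{\mathbb Z}$ is a domain, $[Y_2]_V=[D]_H$. Therefore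
\[
[Y]_V=\chi_1[Y_1]_H+[D]_H .
\]
Both $Y_1$ and $D$ satisfy the hypothesis in $H$ with the coordinates $z_2,\dots,z_k$. By induction $\chi_1[Y_1]_H$ contributes terms with $1\in J$ and $\#J=1+(k-1-n)$, and $[D]_H$ contributes terms with $1\notin J$ and $\#J=(k-1)-(n-1)$. In both cases $\#J=k-n$.

(b) We use induction on $k_0$; for $k_0=0$ this is (a). Let $k_0\ge1$. If a component $Y'$ of $|Y|$ were contained in $H$, then, as $0\in Y'$, Krull's theorem would give
\[
\dim\bigl(Y'\cap\{z_1=\dots=z_{k_0}=0\}\bigr)=\dim\bigl(Y'\cap\{z_2=\dots=z_{k_0}=0\}\bigr)\ge n-(k_0-1),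
\]
a contradiction. So $Y_1=0$ and $[Y]_V=[D]_H$ with $|D|=|Y|\cap H$. The cycle $D$ satisfies the hypotheses in $H$ with the coordinates $z_2,\dots,z_k$ and with $(n-1,k_0-1)$ in place of $(n,k_0)$.
\end{proof}

To apply Lemma~\ref{lem:slice} one has to know when a closed set reduces to the vertex. The next lemma says that this can be tested on curves.

\begin{lemma}\label{lem:curve}
A closed $T$-stable subset $F\subset V$ with $F\not\subset\{0\}$ contains a one-dimensional $T$-orbit.
\end{lemma}

\begin{proof}
Let $0\neq x=\sum_{\chi\in\Phi}x_\chi\in F$ be the decomposition into nonzero weight vectors. The cone spanned by the finite set $\Phi$ is pointed, as $\eta>0$ on $\Phi$. Let $R$ be an extremal ray of it and $\xi$ a cocharacter that vanishes on $R$ and is positive on $\Phi\setminus R$. Then $\lim_{t\to0}\xi(t)x=\sum_{\chi\in\Phi\cap R}x_\chi$ lies in $F\setminus\{0\}$. All its weights are nonzero and lie on one ray, so its orbit has dimension one.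
\end{proof}

\section{Flag varieties}\label{sec:flag}

\subsection{Group, module, Schubert varieties}
By \eqref{eq:subword} and \eqref{eq:rec}, the $c_{w,v}$ and $d_{v,w}$ lie in $\operatorname{Frac}\mathbb Z[\alpha]$ and depend only on the generalized Cartan matrix, as do $W$, its Bruhat order and the real roots. So we may work over $\mathbb C$ with the standard realization. Let $\Delta=\Delta^+\sqcup\Delta^-$ be the set of all roots, $\mathfrak n^{\pm}=\bigoplus_{\alpha\in\Delta^\pm}\mathfrak g_\alpha$, $Q_+=\sum\mathbb Z_{\ge0}\alpha_i$. Let $G$ be the minimal (Kac--Peterson) group, $B=TU$ its Borel subgroup, $U^-$ the opposite of $U$, $P_i\supset B$ the minimal parabolic subgroups. For a real root $\beta$ let $e_\beta$ be a root vector and $U_\beta=\exp\mathfrak g_\beta$; the groups $U$ and $U^-$ are generated by the $U_\beta$ with $\beta$ positive, resp.\ negative. The torus $T$ is chosen so that the $\alpha_i\in X(T)$ are linearly independent and some $\lambda\in X(T)$ is dominant and regular. Linear independence gives $\mathbb Z[\alpha]\subset S_{\mathbb Z}$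 and a cocharacter $\eta_0$, fixed from now on, with $\langle\alpha_i,\eta_0\rangle>0$ for all $i$.

We use the following standard facts (\cite[Ch.~V--VII]{Kumar}; Kac--Peterson). Here $U(\mathfrak n^\pm)$ denotes the enveloping algebra.

\begin{itemize}
\item[(F1)] $G=\bigsqcup_{u\in W}BuB=\bigsqcup_{u\in W}U^-uB$ (Bruhat and Birkhoff decompositions), and $P_{i_1}\cdots P_{i_n}=\bigcup_{u\le w}BuB$ for a reduced word of $w$. We have $\Delta^+\cap w\Delta^-=I(w)$. Put $\mathfrak u_w=\bigoplus_{\beta\in I(w)}\mathfrak g_\beta$, a finite-dimensional nilpotent Lie algebra, and $U_w=\exp\mathfrak u_w\subset U$, a unipotent algebraic group. The map $U_w\to BwB/B$, $u\mapsto uwB$, is bijective.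
\item[(F2)] $L=L(\lambda)$ is integrable with finite-dimensional weight spaces. Its set of weights is $W$-stable, so it lies in $u\lambda-uQ_+$ for every $u\in W$. The spaces $L_{u\lambda}=\mathbb Cv_{u\lambda}$ are lines, the $u\lambda$ are distinct because $\lambda$ is regular, and the stabilizer of $[v_\lambda]$ in $G$ is $B$. So $G/B=G[v_\lambda]\subset\mathbb P(L)$. We write $u$ also for the point $uB=[v_{u\lambda}]$. Let $p_u:L\to\mathbb C$ be the linear form with $p_u(v_{u\lambda})=1$ that vanishes on the other weight spaces. For a point $x=[m]$ we write $p_u(x)\ne0$ for $p_u(m)\neq0$.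
\item[(F3)] Put $C_u=BuB/B$ and $X_w=\bigsqcup_{u\le w}C_u$. The module $L_w=U(\mathfrak n^+)v_{w\lambda}$ is finite dimensional. Let $w=s_{i_1}\cdots s_{i_n}$ be reduced. The Bott--Samelson variety $\mathcal Z=P_{i_1}\times^B\cdots\times^BP_{i_n}/B$ is smooth and projective, $T$ acts on it from the left, and $X_w$ is the image of the equivariant morphism $\theta[p_1,\dots,p_n]=[p_1\cdots p_nv_\lambda]$. So $X_w$ is closed and irreducible; it lies in $\mathbb P(L_w)$ and has dimension $n=\ell(w)$. The cell $C_w$ is open in $X_w$, as its complement is the union of the finitely many closed sets $X_u$, $u<w$. The map $\theta$ is bijective over $C_w$, hence birational onto $X_w$ (characteristic $0$). The cell $C_u$ is a $U_u$-orbit with trivial stabilizer, so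
\[
C_u\cong U_u\cong\mathfrak u_u
\]
as $T$-varieties. The weights of this $T$-module are the elements of $I(u)$, which are pairwise non-proportional.
\end{itemize}

\subsection{Three observations}

\begin{lemma}\label{lem:support}
If $x\in X_w$ and $p_u(x)\neq0$, then $u\le w$.
\end{lemma}
\begin{proof}
Put $\eta=-u\eta_0$. Every weight of $L$ has the form $u\lambda-uq$ with $q\in Q_+$, and $\langle -uq,\eta\rangle=\langle q,\eta_0\rangle>0$ if $q\neq0$. So $\lim_{t\to0}\eta(t)x=[v_{u\lambda}]$. This point lies in the closed set $X_w$, and it lies in $C_u$; hence $u\le w$.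
\end{proof}

For $v\in W$ and $\beta\in\Delta_{re}^+$ let $\gamma_{v,\beta}$ be the element of $\{\beta,-\beta\}\cap v\Delta^-$. So
\[
\gamma_{v,\beta}=\beta\ \text{ if } s_\beta v<v,\qquad \gamma_{v,\beta}=-\beta\ \text{ if } s_\beta v>v .
\]

\begin{lemma}\label{lem:P1}
Let $\gamma=\gamma_{v,\beta}$ and $G_\beta=\langle U_\beta,U_{-\beta}\rangle$. Then $e_{-\gamma}v_{v\lambda}=0$, $e_\gamma v_{v\lambda}\neq0$, and the orbit $G_\beta v\cong\mathbb P^1$ is $U_\gamma v\sqcup\{s_\beta v\}$.
\end{lemma}
\begin{proof}
As $-\gamma\in vQ_+\setminus\{0\}$, the weight $v\lambda-\gamma$ does not lie in $v\lambda-vQ_+$, so $e_{-\gamma}v_{v\lambda}=0$. Since $v^{-1}\gamma$ is a negative real root and $\lambda$ is dominant and regular, $\langle v\lambda,\gamma^\vee\rangle=\langle\lambda,v^{-1}\gamma^\vee\rangle<0$. So $v_{v\lambda}$ is a lowest weight vector of nonzero weight for the $\mathfrak{sl}_2$ in which $e_\gamma$ is the raising and $e_{-\gamma}$ the lowering operator, and $e_\gamma v_{v\lambda}\ne0$. The orbit of its line under the $SL_2$-group $G_\beta$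 is $\mathbb P^1$, the union of the big cell $U_\gamma v$ and the point $s_\beta v$.
\end{proof}

\begin{lemma}\label{lem:line}
If $us_i>u$, then $uP_i/B$ is the disjoint union of an affine line contained in $U^-uB/B$ and the point $us_iB$.
\end{lemma}
\begin{proof}
$P_i/B=U_{-\alpha_i}B/B\sqcup\{s_iB\}$, and $uU_{-\alpha_i}u^{-1}=U_{-u\alpha_i}\subset U^-$ because $u\alpha_i>0$.
\end{proof}

\section{Positivity of $c'_{w,v}$}\label{sec:c}

Fix $v\le w$ and a reduced word $s_{i_1}\cdots s_{i_n}$ of $w$. We study $X_w$ near the fixed point $v$; note that $v\in X_w$ and $v_{v\lambda}\in L_w$. Put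
\[
X=X_w\cap\{p_v\ne0\}.
\]
It is irreducible of dimension $\ell(w)$ and closed in the affine chart $\{p_v\neq0\}$ of $\mathbb P(L_w)$. This chart is the $T$-module $M=\bigoplus_{\mu\neq v\lambda}(L_w)_\mu\otimes\mathbb C_{-v\lambda}$ with $v$ as origin. Its weights lie in $-vQ_+\setminus\{0\}$, hence are positive on $-v\eta_0$. So the lemmas of Section~\ref{sec:cones} apply with $\eta=-v\eta_0$, and $X^T=\{v\}$.

\subsection{$c_{w,v}$ is an equivariant multiplicity}

\begin{lemma}\label{lem:mult}
$[X]_M=c_{w,v}\cdot\prod(\text{weights of }M)$.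
\end{lemma}
\begin{proof}
\emph{Fixed points of $\mathcal Z$.} We claim that they are the points $\varepsilon=[\sigma_1,\dots,\sigma_n]$, $\sigma_j=s_{i_j}^{\varepsilon_j}$, $\varepsilon\in\{0,1\}^n$, and that the tangent weights at $\varepsilon$ are $-\sigma_1\cdots\sigma_j\alpha_{i_j}$, $1\le j\le n$. Use induction on $n$ and the fibration $\mathcal Z\to P_{i_1}/B$. The fixed points of $P_i/B$ are $e$, with tangent weight $-\alpha_i$, and $s_i$, with tangent weight $\alpha_i=-s_i\alpha_i$. So the base contributes $-\sigma_1\alpha_{i_1}$. The fiber over $\sigma_1$ is $\{[\sigma_1,p_2,\dots,p_n]\}\cong\mathcal Z'=P_{i_2}\times^B\cdots\times^BP_{i_n}/B$, and $t[\sigma_1,p_2,\dots]=[\sigma_1,(\sigma_1^{-1}t\sigma_1)p_2,\dots]$. So the fixed points in the fiber are those of $\mathcal Z'$, and a tangent weight $\chi$ of $\mathcal Z'$ contributes $\sigma_1\chi$. The inductive hypothesis for $\mathcal Z'$ gives the claim.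

\emph{Localization.} Let $e_\varepsilon$ be the product of the tangent weights at $\varepsilon$. As $\theta(\varepsilon)=\sigma_1\cdots\sigma_n$, formula \eqref{eq:subword} reads
\[
c_{w,v}=\sum_{\varepsilon:\ \theta(\varepsilon)=v}\frac1{e_\varepsilon}.
\]
By (E4), $[\mathcal Z]=\sum_\varepsilon e_\varepsilon^{-1}[\varepsilon]$. Restrict this to the open set $\mathcal Z^\circ=\theta^{-1}(X)$; its fixed points are the $\varepsilon$ with $\theta(\varepsilon)=v$, because $X^T=\{v\}$. The map $\mathcal Z^\circ\to X\subset M$ is proper and birational onto $X$. Push-forward to $M$ takes $[\mathcal Z^\circ]$ to $[X]$ and each such $[\varepsilon]$ to $[\{v\}]=\prod(\text{weights of }M)\,[M]$. Since $S_{\mathbb Z}$ embeds in its field of fractions, the formula follows.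
\end{proof}

\subsection{The $T$-curves}

\begin{lemma}\label{lem:curvesX}
The one-dimensional $T$-orbits in $X$ are exactly the sets $(U_\gamma\setminus1)v$ with $\gamma=\gamma_{v,\beta}$, $\beta\in S(w,v)$.
\end{lemma}
\begin{proof}
Let $O\subset X$ be a one-dimensional orbit, and let $O\subset C_u$, $u\le w$. Since the weights of $C_u\cong\mathfrak u_u$ are pairwise non-proportional, a point of $O$ has only one nonzero coordinate, so $O=(U_\beta\setminus1)u$ with $\beta\in I(u)$. As $s_\beta u<u$, Lemma~\ref{lem:P1} shows that the closure of $O$ in $X_w$ is $G_\beta u$, with the two fixed points $u$, $s_\beta u$. The closure of $O$ in $M$ lies in $X$ and contains the origin $v$. So $v\in\{u,s_\beta u\}$ and $\{u,s_\beta u\}=\{v,s_\beta v\}$; hence $s_\beta v\le w$, i.e.\ $\beta\in S(w,v)$, and $O=G_\beta v\setminus\{v,s_\beta v\}=(U_{\gamma_{v,\beta}}\setminus1)v$.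

Conversely let $\beta\in S(w,v)$, and let $u\le w$ be the larger of $v$ and $s_\beta v$. By Lemma~\ref{lem:P1}, $G_\beta v=G_\beta u=U_\beta u\sqcup\{s_\beta u\}$. Since $U_\beta\subset B$, this is contained in $X_w$. With $\gamma=\gamma_{v,\beta}$ we have $p_v(\exp(ae_\gamma)v_{v\lambda})=1$ for all $a\in\mathbb C$, so $U_\gamma v\subset X$.
\end{proof}

Let $\beta\in S(w,v)$ and $\gamma=\gamma_{v,\beta}$. As $\exp(ae_\gamma)v_{v\lambda}\in L_w$ for all $a$, also $e_\gamma v_{v\lambda}\in L_w$. Choose a linear coordinate $z_\beta$ on $M$ of weight $\gamma$ with $z_\beta(e_\gamma v_{v\lambda})=1$. Then $z_\beta$ takes the value $a$ at the point $\exp(ae_\gamma)v$. The $\gamma_{v,\beta}$ are distinct, so the $z_\beta$, $\beta\in S(w,v)$, are part of a system of weight coordinates of $M$. No orbit of Lemma~\ref{lem:curvesX} lies in $\{z_\beta=0\ \forall\beta\in S(w,v)\}$, so by Lemma~\ref{lem:curve}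
\begin{equation}\label{eq:vertex}
X\cap\{z_\beta=0\ \ \forall\beta\in S(w,v)\}=\{v\}.
\end{equation}

\subsection{The slice transversal to the orbit of $v$}
Lemma~\ref{lem:slice}(a) now expresses $[X]_M$ by products of the weights $\gamma_{v,\beta}$. These have both signs: $+\beta$ for $\beta\in I(v)$ and $-\beta$ for $\beta\in S^+(w,v)$. To keep the weights of the first kind out of the products we verify the condition in Lemma~\ref{lem:slice}(b). The reason it holds is that the $z_\beta$ with $\beta\in I(v)$ are coordinates along the orbit $U_vv=C_v$, and $X$ spreads out along this orbit.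

\begin{lemma}\label{lem:sliceX}
$F=X\cap\{z_\beta=0\ \ \forall\beta\in I(v)\}$ has dimension at most $\ell(w)-\ell(v)$.
\end{lemma}
\begin{proof}
\emph{$U_v$ acts on $X$.} The group $U_v\subset B$ acts on $X_w$. Let $y\in\mathfrak u_v$, $k\ge1$, $m\in L_\mu$. The weights of $\mathfrak u_v$ lie in $v\Delta^-$, so $y^km$ can have a nonzero component in $L_{v\lambda}$ only if $\mu\in v\lambda+(vQ_+\setminus\{0\})$, which is impossible for a weight of $L$. So $p_v$ is $U_v$-invariant and $U_v$ preserves $X$. Consider
\[
a:U_v\times F\to X,\qquad (u,x)\mapsto ux .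
\]

\emph{The fiber over $v$.} We have $C_v=X_v\cap\{p_v\neq0\}$: the inclusion $\subset$ holds by invariance of $p_v$, and if $x\in C_u$ with $u\le v$ and $p_v(x)\ne0$, then $v\le u$ by Lemma~\ref{lem:support}. So $C_v$ is closed in $X$. Its one-dimensional $T$-orbits are the $(U_\beta\setminus1)v$, $\beta\in I(v)$, and on these $z_\beta\ne0$. So $F\cap C_v$ contains none of them, and $F\cap C_v=\{v\}$ by Lemma~\ref{lem:curve}. If $a(u,x)=v$, then $x=u^{-1}v\in F\cap C_v$. Hence $x=v$, and $u=1$ because $v$ has trivial stabilizer in $U_v$. Thus $a^{-1}(v)=\{(1,v)\}$.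

\emph{All fibers are finite.} The set of points of $U_v\times F$ at which the fiber of $a$ has dimension $\ge1$ is closed (Chevalley), and it is $T$-stable because $a$ is equivariant. It does not contain $(1,v)$. But $-v\eta_0$ is positive on the weights of $\mathfrak u_v$ and of $M$, so it contracts $U_v\times F$ to $(1,v)$, and every nonempty closed $T$-stable subset contains $(1,v)$. So the set is empty, and $\ell(v)+\dim F\le\dim X=\ell(w)$.
\end{proof}

\subsection{Conclusion for $c'_{w,v}$}
\begin{proof}[Proof of Theorem~\ref{thm:main} for $c'_{w,v}$]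
Apply Lemma~\ref{lem:slice} to $X\subset M$, $n=\ell(w)$, with first coordinates the $z_\beta$, $\beta\in S(w,v)$, those with $\beta\in I(v)$ preceding the others; so $k=\#S(w,v)$ and $k_0=\ell(v)$. The hypotheses are \eqref{eq:vertex} and Lemma~\ref{lem:sliceX}. Combine the result with Lemma~\ref{lem:mult} and cancel the weights of the remaining coordinates. Since $\gamma_{v,\beta}=-\beta$ for $\beta\in S^+(w,v)$, this gives
\[
c_{w,v}\prod_{\beta\in S(w,v)}\gamma_{v,\beta}=\sum_{\substack{J\subset S^+(w,v)\\ \#J=\#S(w,v)-\ell(w)}}m_J\prod_{\beta\in J}(-\beta),\qquad m_J\ge0 .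
\]
The product on the left is $(-1)^{\#S(w,v)-\ell(v)}\prod_{S(w,v)}\beta$, and every summand on the right carries the sign $(-1)^{\#S(w,v)-\ell(w)}$. Therefore
\[
c_{w,v}=(-1)^{\ell(w)-\ell(v)}\Bigl(\sum_Jm_J\prod_{\beta\in J}\beta\Bigr)\prod_{\beta\in S(w,v)}\beta^{-1},
\]
and by \eqref{eq:factor} the sum in parentheses is $c'_{w,v}$.
\end{proof}

\section{Opposite Schubert sets}\label{sec:opposite}

For $v\in W$ put
\[
X^v=\bigsqcup_{u\ge v}U^-uB/B\subset G/B .
\]
This set is in general infinite dimensional, but we only need its intersections with cells. To control them we shall move points by elements that lie in a completion of $U^-$.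

\subsection{Completed groups}
Put $\hat L=\prod_\mu L_\mu\supset L$. For $w\in W$ let $w\hat{\mathfrak n}^-=\prod_{\alpha\in\Delta^+}\mathfrak g_{-w\alpha}$, a pro-nilpotent Lie algebra, and let $\exp(w\hat{\mathfrak n}^-)$ be the group with product given by the Baker--Campbell--Hausdorff formula. For $w=e$ write $\hat{\mathfrak n}^-$ and $\hat U^-=\exp\hat{\mathfrak n}^-$.

These groups act on $\hat L$ by $\exp(A)m=\sum_kA^km/k!$. Indeed, let $A=\sum_\alpha A_\alpha$ with $A_\alpha\in\mathfrak g_{-w\alpha}$. The component $(A^km)_\mu$ is a sum of terms $A_{\alpha^{(1)}}\cdots A_{\alpha^{(k)}}m_{\mu'}$ with $\mu'=\mu+w\alpha^{(1)}+\dots+w\alpha^{(k)}$. Since the weights of $L$ lie in $w\lambda-wQ_+$, for given $\mu$ only finitely many of these terms, over all $k$, are nonzero. Elements of $U^-$, being products of elements of real root groups, act on $L\subset\hat L$ as elements of $\hat U^-$. Likewise subgroups generated by root groups $U_{-w\alpha}$ with $\alpha\in\Delta^+_{re}$ act through $\exp(w\hat{\mathfrak n}^-)$. An element of $\hat{\mathfrak n}^-\cap w\hat{\mathfrak n}^-$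 acts by the same formula from either viewpoint.

\begin{lemma}\label{lem:min}
Let $y\in\hat U^-$ and $u\in W$. Then $p_u(yv_{u\lambda})=1$, and $p_{u'}(yv_{u\lambda})\neq0$ implies $u'\ge u$.
\end{lemma}
\begin{proof}
The first claim holds because $yv_{u\lambda}-v_{u\lambda}$ has only components of weights in $u\lambda-(Q_+\setminus\{0\})$. For the second, a given component of $yv_{u\lambda}$ is a finite sum of terms as above, so $p_{u'}(yv_{u\lambda})=p_{u'}(Yv_{u\lambda})$ for some $Y\in U(\mathfrak n^-)$.

Let $\omega$ be the anti-involution of $\mathfrak g$ with $e_i\leftrightarrow f_i$ for the Chevalley generators and $\omega|_{\mathfrak h}=\mathrm{id}$. The module $L^\vee=\bigoplus_\mu L_\mu^*$ with $(xf)(m)=f(\omega(x)m)$ is irreducible of highest weight $\lambda$. So $L^\vee\cong L$, and $p_{u'}$, which has weight $u'\lambda$, corresponds to a nonzero multiple of $v_{u'\lambda}$. Now $\omega(Y)\in U(\mathfrak n^+)$ and $(\omega(Y)p_{u'})(v_{u\lambda})=p_{u'}(Yv_{u\lambda})\ne0$. Hence the weight $u\lambda$ occurs in $L_{u'}=U(\mathfrak n^+)v_{u'\lambda}$;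 in other words, $p_u\neq0$ on $L_{u'}$.

The span of $Bv_{u'\lambda}$ is a subspace of the finite-dimensional space $L_{u'}$ stable under all $\exp(ae_i)$, hence under all $e_i$; so it equals $L_{u'}$. Therefore $p_u\ne0$ at some point of $C_{u'}\subset X_{u'}$, and $u\le u'$ by Lemma~\ref{lem:support}.
\end{proof}

\begin{corollary}\label{cor:opp}
\begin{itemize}
\item[(i)] $X^v=\{x\in G/B:\ p_{u'}(x)=0\text{ for all }u'\not\ge v\}$. So $X^v\cap X_w$ is closed in $X_w$.
\item[(ii)] Let $x,x'\in G/B$ be represented by $m,m'\in L$ with $m'=gm$, $g\in\hat U^-$. Then $x\in X^v$ if and only if $x'\in X^v$.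
\item[(iii)] $X^v\cap C_w\neq\emptyset$ if and only if $v\le w$.
\end{itemize}
\end{corollary}
\begin{proof}
Lemma~\ref{lem:min} says: if $x\in U^-uB/B$, then $u$ is the minimum of $\{u':p_{u'}(x)\ne0\}$.

(i) For such $x$, all $u'$ with $p_{u'}(x)\neq0$ satisfy $u'\ge v$ if and only if $u\ge v$.

(ii) Let $m\in\mathbb C^*yv_{u\lambda}$ with $y\in U^-$. Then $m'\in\mathbb C^*(gy)v_{u\lambda}$ with $gy\in\hat U^-$, so by Lemma~\ref{lem:min} $u$ is the minimum of $\{u':p_{u'}(m')\neq0\}$. If $x'\in U^-u''B/B$, this minimum is $u''$. So $u''=u$.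

(iii) If $x\in C_w\cap U^-uB/B$ with $u\ge v$, then $p_u(x)\ne0$, so $v\le u\le w$ by Lemma~\ref{lem:support}. Conversely, if $v\le w$, then the point $w$ lies in $X^v\cap C_w$.
\end{proof}

\section{The class of $X^v\cap C_w$}\label{sec:class}

Let $Z^v_w=X^v\cap C_w$ with reduced structure, a closed $T$-stable subvariety of the $T$-module $C_w\cong\mathfrak u_w$. The class of the empty set is $0$.

\begin{proposition}\label{prop:class}
For all $v,w\in W$, $Z^v_w$ is empty or pure of codimension $\ell(v)$ in $C_w$, and $[Z^v_w]_{C_w}=d_{v,w}$.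
\end{proposition}

The proof is by induction on $\ell(w)$ along the recursion \eqref{eq:rec}. To pass from $w$ to $ws_i>w$ we use a $\mathbb P^1$-bundle $E$ over $C_w$ which contains $C_w$ as a section and $C_{ws_i}$ as the complement of this section. The preimage $E^v$ of $X^v$ in $E$ restricts on $C_{ws_i}$ to $Z^v_{ws_i}$, whose class we want. By induction we know its intersection $Z^v_w$ with the section, but a priori this says little about $E^v$ near the section; this is the main difficulty, solved by a retraction (Step 2). The second term of the recursion comes from pushing $E^v$ down to $C_w$ (Steps 3 and 4).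

Two facts are needed.

\begin{itemize}
\item[(N)] \emph{If a finite-dimensional nilpotent Lie algebra $\mathfrak m=\mathfrak a\oplus\mathfrak b$ is the direct sum, as a vector space, of two subalgebras, then multiplication $\exp\mathfrak a\times\exp\mathfrak b\to\exp\mathfrak m$ is an isomorphism of varieties.} It is injective because $\exp\mathfrak a\cap\exp\mathfrak b=1$. Its image is the orbit of $1$ under the unipotent group $\exp\mathfrak a\times\exp\mathfrak b$ acting on the affine variety $\exp\mathfrak m$ by $(a,b)g=agb^{-1}$. So it is closed (Kostant--Rosenlicht), of full dimension, and hence everything. A bijective morphism of irreducible varieties onto a smooth variety in characteristic $0$ is an isomorphism.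
\item[(L)] \emph{If $us>u$ for a simple reflection $s$, then for every $v$: $v\le us$ if and only if $\min(v,vs)\le u$.} This is the lifting property of the Bruhat order.
\end{itemize}

\begin{proof}[Proof of Proposition~\ref{prop:class}]
For $w=e$, $C_e$ is a point, $Z^e_e=C_e$, and $Z^v_e=\emptyset$ for $v\ne e$ by Corollary~\ref{cor:opp}(iii); so the claim holds. Now assume it for $w$ and all $v$. Let $s=s_i$ with $ws>w$ and put $\beta=w\alpha_i>0$, so that $s_\beta w=ws$. Fix $v$. We prove the claim for $(v,ws)$.

\medskip\noindent\emph{Step 1. The $\mathbb P^1$-bundle.}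
By Lemma~\ref{lem:P1}, applied to $w$ and to $ws$,
\[
wP_i/B=G_\beta w=U_{-\beta}w\sqcup\{ws\}=\{w\}\sqcup U_\beta ws ,
\]
a projective line $\mathbb P^1$. Put $E=U_w\times\mathbb P^1$ with diagonal $T$-action, let $q:E\to U_w\cong C_w$ be the projection and $\kappa:E\to X_{ws}$, $\kappa(u,p)=up$. Put
\[
D_0=U_w\times\{w\},\qquad E'=U_w\times U_{-\beta}w,\qquad E''=U_w\times U_\beta ws=E\setminus D_0 .
\]
Then $E'$ and $E''$ are open and isomorphic to the $T$-modules $\mathfrak u_w\oplus\mathfrak g_{-\beta}$ and $\mathfrak u_w\oplus\mathfrak g_\beta$, and $D_0\subset E'$. The map $\kappa$ restricts to isomorphisms $D_0\cong C_w$ and $E''\cong C_{ws}$. For the latter, $I(ws)=I(w)\cup\{\beta\}$, and $U_w\times U_\beta\to U_{ws}$ is an isomorphism by (N). Let $E^v=\kappa^{-1}(X^v\cap X_{ws})$ with reduced structure, closed in $E$ by Corollary~\ref{cor:opp}(i). Then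
\begin{equation}\label{eq:Eparts}
E^v\cap D_0\cong Z^v_w\ \text{ (as sets)},\qquad E^v\cap E''\cong Z^v_{ws}.
\end{equation}

For $a\in A^T_*(E)$ let $a',a''\in S_{\mathbb Z}$ be the coefficients of its restrictions to $E'$ and $E''$. Then
\begin{equation}\label{eq:push}
q_*a=\frac{a''-a'}{\beta}\,[C_w].
\end{equation}
Indeed, by (E3) for $D_0\subset E$ and (E1), $A^T_*(E)$ is generated over $S_{\mathbb Z}$ by $[E]$ and $[D_0]$, so it suffices to check these. For $a=[E]$: $q_*a=0$ for dimension reasons, and $a'=a''=1$. For $a=[D_0]$: $q_*a=[C_w]$, $a''=0$, and $a'=-\beta$, since $D_0$ is the zero set of the coordinate of weight $-\beta$ on $E'$.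

\medskip\noindent\emph{Step 2. $E^v$ near the section.}
We construct a $T$-equivariant morphism $\rho:E'\to C_w$ that is the identity on $D_0\cong C_w$ and satisfies $E^v\cap E'=\rho^{-1}(Z^v_w)$. The idea is to write a point of $E'$ as a point of $C_w$ moved by an element of $\hat U^-$, which does not affect membership in $X^v$.

We have $w\Delta^-=(\Delta^-\cap w\Delta^-)\sqcup I(w)$. So $w\hat{\mathfrak n}^-=\mathfrak a\oplus\mathfrak u_w$ with the subalgebra $\mathfrak a=\prod_{\gamma\in\Delta^-\cap w\Delta^-}\mathfrak g_\gamma\subset\hat{\mathfrak n}^-$. As $I(w)$ is finite, the ideal $\mathfrak i_k=\prod_{\operatorname{ht}\alpha\ge k}\mathfrak g_{-w\alpha}$ of $w\hat{\mathfrak n}^-$ lies in $\mathfrak a$ for large $k$; fix such a $k$. Then $w\hat{\mathfrak n}^-/\mathfrak i_k=\mathfrak a/\mathfrak i_k\oplus\mathfrak u_w$ is finite dimensional and nilpotent, and both summands are subalgebras. Let $\mathcal N=\exp(w\hat{\mathfrak n}^-/\mathfrak i_k)$. By (N), multiplication $\exp(\mathfrak a/\mathfrak i_k)\times U_w\to\mathcal N$ is an isomorphism;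 let $\pi:\mathcal N\to U_w$ be the resulting projection.

Let $g\in\exp(w\hat{\mathfrak n}^-)$ have image $\bar g\in\mathcal N$, and put $b=\pi(\bar g)$. Then $gb^{-1}$ has image in $\exp(\mathfrak a/\mathfrak i_k)$; since $\mathfrak i_k\subset\mathfrak a$, its logarithm lies in $\mathfrak a$. So
\begin{equation}\label{eq:hb}
g=hb,\qquad h\in\exp\mathfrak a\subset\hat U^-,\quad b=\pi(\bar g)\in U_w .
\end{equation}

Both $U_w$ and $U_{-\beta}$ lie in $\exp(w\hat{\mathfrak n}^-)$, the latter as $-\beta=w(-\alpha_i)$. For $u\in U_w$, $y\in U_{-\beta}$ define $\rho(u,yw)=\pi(\overline{uy})\in U_w\cong C_w$. This is a morphism, because $U_w\to\mathcal N$, $U_{-\beta}\to\mathcal N$, multiplication in $\mathcal N$ and $\pi$ are morphisms. It is $T$-equivariant, since $T$ preserves $\mathfrak a$, $\mathfrak u_w$ and $\mathfrak i_k$. It is the identity on $D_0\cong C_w$, since $\pi(\bar u)=u$. With $b=\rho(u,yw)$, \eqref{eq:hb} gives $uyv_{w\lambda}=h\,(bv_{w\lambda})$ with $h\in\hat U^-$, and Corollary~\ref{cor:opp}(ii) gives $uyw\in X^v\Leftrightarrow bw\in X^v$.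 So $E^v\cap E'=\rho^{-1}(Z^v_w)$ as sets.

We claim that $\rho$ is smooth. At points of $D_0$ its differential is surjective, because $\rho|_{D_0}$ is an isomorphism onto $C_w$; as $E'$ and $C_w$ are smooth, $\rho$ is smooth there. The locus where $\rho$ is not smooth is closed and $T$-stable in $E'$. The weights of the $T$-module $E'$ lie in $w\Delta^-$, so $-w\eta_0$ contracts $E'$ to $(1,w)\in D_0$, and every nonempty closed $T$-stable subset of $E'$ contains $(1,w)$. Hence the non-smooth locus is empty.

It follows that $\rho^{-1}(Z^v_w)$ is reduced, that $E^v\cap E'$ is empty or pure of codimension $\ell(v)$, and that $[E^v\cap E']=\rho^*[Z^v_w]$. By (E1) and the inductive hypothesis,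
\begin{equation}\label{eq:prime}
[E^v\cap E']_{E'}=[Z^v_w]_{C_w}=d_{v,w}.
\end{equation}

\medskip\noindent\emph{Step 3. The fibers of $q$.}
For $r\in U_w$, $\kappa$ maps $q^{-1}(r)$ bijectively onto $rwP_i/B$. By the Birkhoff decomposition $rwP_i=yuP_i$ with $y\in U^-$, $u\in W$, and since $uP_i=usP_i$ we may take $us>u$. By Lemma~\ref{lem:line}, $q^{-1}(r)$ consists of an affine line mapping into $U^-uB/B$ and one further point mapping to $yusB\in U^-usB/B$. The point $(r,w)$ of the section may lie on the affine line or be the further point.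

\smallskip\noindent\emph{The case $vs>v$.} By (L), $u\ge v\Leftrightarrow us\ge v$. So each fiber of $q$ lies in $E^v$ or misses it. Hence $E^v=q^{-1}(Z^v_w)$ and, by \eqref{eq:Eparts}, $Z^v_{ws}\cong Z^v_w\times U_\beta$. This is empty or pure of codimension $\ell(v)$, and its class is the flat pull-back of that of $Z^v_w$. So $[Z^v_{ws}]_{C_{ws}}=d_{v,w}=d_{v,ws}$ by (E1) and \eqref{eq:rec}.

\smallskip\noindent\emph{The case $vs<v$.} Put $R=Z^{vs}_w\subset C_w\cong U_w$; by induction it is empty or pure of codimension $\ell(v)-1$, with class $d_{vs,w}$. By (L) applied to $vs$, $us\ge vs\Leftrightarrow u\ge vs$; by (L) applied to $v$, $us\ge v\Leftrightarrow u\ge vs$. Therefore: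
\begin{itemize}
\item $r\in R$ if and only if $u\ge vs$;
\item over $r\notin R$ the fiber misses $X^{vs}\supset X^v$;
\item over $r\in R$ the further point lies in $E^v$, and the affine line lies in $E^v$ if $u\ge v$ and misses it otherwise. So the fiber meets $E^v$ in the whole $\mathbb P^1$ or in exactly one point.
\end{itemize}

\medskip\noindent\emph{Step 4. Push-forward in the case $vs<v$.}
If $R=\emptyset$, then $E^v=\emptyset$, so $Z^v_{ws}=Z^v_w=\emptyset$. By induction $d_{vs,w}=d_{v,w}=0$, so $d_{v,ws}=0$ by \eqref{eq:rec}, as required. Let $R\ne\emptyset$.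

Let $R'\subset R$ be the set of $r$ whose whole fiber lies in $E^v$. Since $q$ is open, $R'=U_w\setminus q(E\setminus E^v)$ is closed. Moreover $q^{-1}(R')\subset E^v$, and $R'\subset Z^v_w$ because $(r,w)\in E^v$ for $r\in R'$. So if $R'\neq\emptyset$, then $\dim R'\le\ell(w)-\ell(v)$, whereas $R$ is pure of dimension $\ell(w)-\ell(v)+1$. Thus $R\setminus R'$ is dense in $R$. Over $R\setminus R'$ the map $q:E^v\to R$ is proper and bijective, hence finite and a homeomorphism. Let $K$ be a component of $E^v$.
\begin{itemize}
\item If $q(K)\not\subset R'$, then $K$ is the closure of the preimage of a component of $R\setminus R'$. So $\dim K=\ell(w)+1-\ell(v)$, and $K\to q(K)$ is birational, being bijective over a dense open set in characteristic $0$. Every component of $R$ is $q(K)$ for exactly one such $K$.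
\item If $q(K)\subset R'$, then $K\subset q^{-1}(R')\subset E^v$, so $K$ is a component of $q^{-1}(R')=R'\times\mathbb P^1$. Hence $K=K'\times\mathbb P^1$ with $K'$ a component of $R'$. So $K$ meets $E'$, and $\dim K=\ell(w)+1-\ell(v)$ by the purity found in Step 2. Here $q_*[K]=0$, as $\dim q(K)<\dim K$.
\end{itemize}
So $E^v$ is pure of codimension $\ell(v)$, and $q_*[E^v]=[R]$. Its open part $Z^v_{ws}\cong E^v\cap E''$ is empty or pure of codimension $\ell(v)$. Apply \eqref{eq:push} to $a=[E^v]$. By \eqref{eq:prime}, $a'=d_{v,w}$, and $a''=[Z^v_{ws}]_{C_{ws}}$. Hence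
\[
d_{vs,w}=[R]_{C_w}=\frac{[Z^v_{ws}]_{C_{ws}}-d_{v,w}}{\beta},
\]
and $[Z^v_{ws}]_{C_{ws}}=d_{v,w}+(w\alpha_i)\,d_{vs,w}=d_{v,ws}$ by \eqref{eq:rec}.
\end{proof}

\section{Positivity of $d'_{v,w}$}\label{sec:d}

\begin{proof}[Proof of Theorem~\ref{thm:main} for $d'_{v,w}$]
Let $v\le w$. The $T$-module $C_w\cong\bigoplus_{\beta\in I(w)}\mathfrak g_\beta$ has coordinates $z_\beta$ of weight $\beta$, $\beta\in I(w)$. All weights are positive on $\eta_0$, so Section~\ref{sec:cones} applies. Since the weights are pairwise non-proportional, the one-dimensional orbits in $C_w$ are $O_\beta=(U_\beta\setminus1)w$, $\beta\in I(w)$.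

Let $\beta\in I(w)$, so $s_\beta w<w$. Lemma~\ref{lem:P1}, applied to $s_\beta w$ in place of $v$, gives $G_\beta w=U_{-\beta}(s_\beta w)\sqcup\{w\}$. Hence $O_\beta\subset U^-s_\beta wB/B$. So $O_\beta\subset Z^v_w$ if $s_\beta w\ge v$, that is, if $\beta\in K(w,v)$, and $O_\beta\cap Z^v_w=\emptyset$ otherwise. Therefore the closed set
\[
Z^v_w\cap\{z_\beta=0\ \ \forall\beta\in K(w,v)\}
\]
contains no one-dimensional $T$-orbit. It contains $w$, so it equals $\{w\}$ by Lemma~\ref{lem:curve}.

Now apply Lemma~\ref{lem:slice}(a) to the cycle $Z^v_w$ on $C_w$, which is pure of dimension $n=\ell(w)-\ell(v)$ by Proposition~\ref{prop:class}, with first coordinates the $z_\beta$, $\beta\in K(w,v)$. By \eqref{eq:hatS}, the remaining weights are the elements of $\hat S(w,v)$, and $k=\#K(w,v)=\ell(w)-\#\hat S(w,v)$, so $k-n=\ell(v)-\#\hat S(w,v)$. Since $[Z^v_w]_{C_w}=d_{v,w}$, we obtain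
\[
d_{v,w}=\prod_{\beta\in\hat S(w,v)}\beta\ \cdot\sum_{\substack{J\subset K(w,v)\\ \#J=\ell(v)-\#\hat S(w,v)}}n_J\prod_{\beta\in J}\beta,\qquad n_J\ge0 .
\]
Here all weights are positive roots, so part (b) of Lemma~\ref{lem:slice} is not needed. By \eqref{eq:factor} the sum is $d'_{v,w}$. This completes the proof of Theorem~\ref{thm:main}, and the conjecture is proved.
\end{proof}

\begin{thebibliography}{9}
\bibitem{EG1} Edidin and Graham, Invent. Math. \textbf{131} (1998).
\bibitem{EG2} Edidin and Graham, Amer. J. Math. \textbf{120} (1998).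
\bibitem{Kumar} Kumar, \emph{Kac--Moody Groups, their Flag Varieties and Representation Theory}.
\end{thebibliography}

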